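# Soft balls around a unit ball packing, measured against the regular dodecahedron

## 1. A charge on directions whose total over the dodecahedron is zero

Let $B$ be the closed unit ball of $\mathbb R^3$ centered at the origin $o$, let $B_\rho=\rho B$, and let $\sigma$ be surface measure on $S^2$, so $\sigma(S^2)=4\pi$. Let $D$ be the regular dodecahedron of inradius $1$ centered at $o$. If $V$ is a closed convex set with $o$ in its interior, its *radial function* is $\rho_V(u)=\sup\{\rho:\rho u\in V\}\in(0,\infty]$ for $u\in S^2$. For example, the half-space $\{x:x\cdot e\le h\}$ (with $|e|=1$, $h>0$) has radial function $h/(u\cdot e)$ where $u\cdot e>0$ and $\infty$ elsewhere.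

**Constants of $D$.** The circumradius is $t=\sqrt3\tan\frac\pi5$, so $t^2=15-6\sqrt5=1.583592\ldots$ and $t=1.258408\ldots$. Put $\alpha=\frac\pi5=36^\circ$ and $T=t^2-1=14-6\sqrt5=0.5835921\ldots$. A face is a regular pentagon in a plane at distance $1$ from $o$. Its circumradius is $\sqrt T$, so its inradius is $m=\sqrt T\cos\alpha$. Since $\cos^2\alpha=\frac{3+\sqrt5}8$, we get $m^2=\frac{3-\sqrt5}2=0.381966\ldots$ and $m=\frac{\sqrt5-1}2$. An edge line has distance $s$ from $o$ with $s^2=1+m^2=1.381966\ldots$, $s=1.175571\ldots$. Half an edge has length $\sqrt b$ with $b=t^2-s^2=0.2016261\ldots$, and $\sqrt b=m\tan\alpha$. Also $t\cot\alpha=\sqrt3$.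

Joining face centers, edge midpoints and vertices splits $D$ into $120$ congruent *flags*: cones with apex $o$ over right triangles with legs $m$ and $\sqrt b$ and angle $\alpha$ at the face center. Each has solid angle $\frac{4\pi}{120}=\frac\pi{30}$ and volume $\frac16m\sqrt b$, so $\mathrm{Vol}\,D=20m\sqrt b=5.5503\ldots$.

**Definition (the charge).** Fix $r$ with $s\le r<t$. Let
$$f_D=\mathrm{Vol}(D\cap B_r),\qquad U_D=\mathrm{Vol}(D\setminus B_r),\qquad K=\frac{U_D}{f_D}>0,$$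
and for $\rho\in[1,\infty]$
$$\varphi(\rho)=\big(\min(\rho,t)^3-r^3\big)_+-K\min(\rho,r)^3 .$$

So $\varphi(\rho)=-K\rho^3$ on $[1,r]$, $\varphi(\rho)=\rho^3-r^3-Kr^3$ on $[r,t]$, and $\varphi$ is constant on $[t,\infty]$. Integrating in polar coordinates, for $V$ with $\rho_V\ge1$,
$$\int_{S^2}\varphi(\rho_V)\,d\sigma=3\Big[\mathrm{Vol}\big((V\cap B_t)\setminus B_r\big)-K\,\mathrm{Vol}(V\cap B_r)\Big].\tag{1.1}$$
Hence $\int\varphi(\rho_D)\,d\sigma=0$, and $\int\varphi(\rho_V)\,d\sigma\ge0$ says exactly that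
$$\frac{\mathrm{Vol}(V\cap B_r)}{\mathrm{Vol}(V\cap B_t)}\le\frac{f_D}{f_D+U_D}=\frac{\mathrm{Vol}(D\cap B_r)}{\mathrm{Vol}(D)} .$$

**Definition (the price).** A point of an edge of $D$ at distance $z$ from the midpoint has norm $\rho=\sqrt{s^2+z^2}=s/\sqrt{1-v^2}$ with $v=z/\rho$, and $v$ runs over $[0,v_D]$, $v_D=\sqrt b/t$. Put
$$\mu=\frac1{v_D}\int_0^{v_D}\varphi\Big(\frac s{\sqrt{1-v^2}}\Big)dv ,\tag{1.2}$$
an average of $\varphi$ along an edge of $D$.

The whole argument charges $\mu$ for every unit of solid angle, measures $\int(\mu-\varphi)\,d\sigma$ over each face of a Voronoi cell, and shows that a face tangent to $B$ collects at most $\frac\pi3\mu$, with a discount for faces farther away. Twelve times $\frac\pi3$ is $4\pi$, and a theorem on weighted numbers of neighbors supplies the number twelve.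

## 2. Soft densities, the three statements, and Theorem H

A *packing* is a family of unit balls with center set $C\subset\mathbb R^3$ such that $|c-c'|\ge2$ for distinct $c,c'\in C$. Nothing else is assumed. The *Voronoi cell* of $c\in C$ is $V_c=\{x:|x-c|\le|x-c'|\ \forall c'\in C\}$. The cells cover space (if $C\ne\emptyset$) and have disjoint interiors. If $o\in C$, its cell is the intersection of the half-spaces $\{x\cdot v\le|v|^2/2\}$, $v\in C\setminus\{o\}$; the boundary plane is the bisector of $o$ and $v$, at distance $|v|/2\ge1$ from $o$. So $V\supseteq B$ and $\rho_V\ge1$.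

For $\lambda>0$ the *soft balls* are the balls $c+(1+\lambda)B$, which may overlap. The upper density of their union is
$$\limsup_{R\to\infty}\frac{\mathrm{Vol}\big(B_R\cap\bigcup_{c\in C}(c+(1+\lambda)B)\big)}{\mathrm{Vol}(B_R)},$$
and $\bar\delta_3(\lambda)$ is the supremum over all packings. For $0<\lambda<t-1=0.258408\ldots$ let
$$\bar\tau_3(\lambda)=\frac{\mathrm{Vol}(D\cap(1+\lambda)B)}{\mathrm{Vol}(D)} .$$

*Example.* In the face-centered cubic packing all cells are congruent to a rhombic dodecahedron $V$ of inradius $1$, volume $4\sqrt2$, whose edge lines have distance $\frac2{\sqrt3}$ from the center. For $r=1+\lambda\le\frac2{\sqrt3}$ the twelve caps cut from $B_r$ do not overlap, so $\mathrm{Vol}(V\cap B_r)=\frac{4\pi}3r^3-12\cdot\frac\pi3(r-1)^2(2r+1)$. For $r=1.1$ this is about $5.173$. The soft density is about $5.173/5.657\approx0.914$, while $D$ has the same twelve caps and $\bar\tau_3(0.1)\approx5.173/5.550\approx0.932$.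

The soft dodecahedral conjecture asserts $\bar\delta_3(\lambda)\le\bar\tau_3(\lambda)$ for $0<\lambda<t-1$. We prove it.

**Theorem 1.** Let $V$ be the Voronoi cell of a center, placed at $o$, in a packing. For all $0<r\le t$
$$\frac{\mathrm{Vol}(V\cap B_r)}{\mathrm{Vol}(V\cap B_t)}\le\frac{\mathrm{Vol}(D\cap B_r)}{\mathrm{Vol}(D)} .$$
For $r<t$ equality holds iff $V$ is congruent to $D$.

**Corollary.** $\bar\delta_3(\lambda)\le\bar\tau_3(\lambda)$ for $0<\lambda<t-1$.

**Theorem 2.** In fact $\bar\delta_3(\lambda)<\bar\tau_3(\lambda)$ for all these $\lambda$.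

**Theorem 1 implies the Corollary.** Let $r=1+\lambda$, $q=\bar\tau_3(\lambda)$. If $x\in B_R$ lies in a soft ball and $x\in V_c$, then $c$ is a nearest center, so $|x-c|\le r$ and $|c|\le R+r$. The sets $V_c\cap(c+tB)$ have disjoint interiors. Hence
$$\mathrm{Vol}\Big(B_R\cap\bigcup_c(c+rB)\Big)\le\sum_{|c|\le R+r}\mathrm{Vol}(V_c\cap(c+rB))\le q\sum_{|c|\le R+r}\mathrm{Vol}(V_c\cap(c+tB))\le q\,\mathrm{Vol}(B_{R+r+t}).$$
Divide by $\mathrm{Vol}(B_R)$ and let $R\to\infty$. $\square$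

The single non-elementary input is the following.

**Theorem H (Hales; local annulus inequality).** Let $L(h)=\frac{1.26-h}{0.26}$ for $h\le1.26$ and $L(h)=0$ for $h\ge1.26$. If $S\subset\mathbb R^3$ is finite, $2\le|v|\le2.52$ for $v\in S$ and $|v-w|\ge2$ for distinct $v,w\in S$, then $\sum_{v\in S}L(|v|/2)\le12$.

It is in T. Hales, *Dense Sphere Packings: A Blueprint for Formal Proofs* (LMS Lecture Note Ser. 400, CUP 2012) and T. Hales, *The strong dodecahedral conjecture and Fejes Tóth's conjecture on sphere packings with kissing number twelve* (Fields Inst. Commun. 69, Springer 2013), and is formally verified in Hales et al., *A formal proof of the Kepler conjecture* (Forum Math. Pi 5 (2017), e2). Its proof is computer assisted. *Example:* twelve touching neighbors ($|v|=2$, each of weight $1$) give equality; a neighbor with $|v|=2.26$ has weight $\frac12$.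

Write $\ell(h)=(1.26-h)/0.26$. It equals $L(h)$ and is positive on $[1,t]$, because $t<1.26$.

## 3. Two cells by hand

**No neighbor within distance $2t$.** Then $V\supseteq B_t$ and the ratio in Theorem 1 is $r^3/t^3$. Let $g(x)$ be the fraction of directions with $\rho_D>x$; it is nonincreasing, and $\mathrm{Vol}(D\cap B_x)=\int_0^x4\pi y^2g(y)\,dy$. So $\mathrm{Vol}(D\cap B_x)/x^3$ is a multiple of a weighted average of $g$ over $[0,x]$, hence nonincreasing. Comparing $x=r$ with $x=t$ gives $r^3/t^3\le\mathrm{Vol}(D\cap B_r)/\mathrm{Vol}\,D$.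

**The rhombic dodecahedron, $r\le\frac2{\sqrt3}$.** Here $\mathrm{Vol}(V\cap B_r)=\mathrm{Vol}(D\cap B_r)$, so Theorem 1 asks whether $\mathrm{Vol}(V\cap B_t)\ge\mathrm{Vol}\,D$. In suitable coordinates $V$ is given by $|x|+|y|\le\sqrt2$, $|x|+|z|\le\sqrt2$, $|y|+|z|\le\sqrt2$. Let a point of $V$ have largest coordinate $x\ge y,z\ge0$. If $x\le\frac1{\sqrt2}$, its squared norm is at most $3x^2\le1.5<t^2$. If $x\ge\frac1{\sqrt2}$, it is at most $x^2+2(\sqrt2-x)^2=3x^2-4\sqrt2x+4$, which exceeds $t^2$ only for $x>1.2316$ (the smaller root is $0.654$). So $V\setminus B_t$ lies in six pyramids of height less than $0.1827$, of volume $\frac43\cdot0.1827^3<0.0082$ each. Thus $\mathrm{Vol}(V\cap B_t)>5.656-0.050>5.5503\ldots$, and the inequality is strict.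

## 4. Cone by cone: a pentagon inside $B_r$

The natural plan is to cut $V$ into the cones from $o$ over its faces and to prove the inequality for each cone, that is, $\int\varphi(\rho_V)\,d\sigma\ge0$ over the directions that meet one face. The following face shows where this stops.

Let $v_A=(0,0,2)$ and let $v_1,\dots,v_5$ be points $(\sqrt3\cos\psi_i,\sqrt3\sin\psi_i,1)$ whose consecutive angular gaps are four times $2\alpha_0$ and once $2\pi-8\alpha_0$, where $\sin\alpha_0=\frac1{\sqrt3}$ ($2\alpha_0\approx70.53^\circ$, last gap $\approx77.88^\circ$). All six points have norm $2$, the $v_i$ have distance $2$ from $v_A$, and neighbors on the circle have distance at least $2\sqrt3\sin\alpha_0=2$. So $\{o,v_A,v_1,\dots,v_5\}$ is the center set of a packing. On the plane $x_3=1$ the bisector of $v_i$ cuts a line at distance $\frac1{\sqrt3}$ from $F=(0,0,1)$. So the face is a pentagon; four vertices have squared distance $\frac13/\cos^2\alpha_0=\frac12$ from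 $F$. The fifth sits at half-gap $\pi-4\alpha_0$. From $\cos2\alpha_0=\frac13$ we get $\cos4\alpha_0=-\frac79$, so its squared distance from $F$ is $\frac13\cdot\frac{81}{49}=\frac{27}{49}$. All vertices have squared norm at most $\frac{76}{49}=1.5510\ldots<t^2$. If $r^2\in[\frac{76}{49},t^2)$, the whole face lies in $B_r$, where $\varphi<0$. *The cone over this face has negative charge.*

But this face also has small solid angle. If every direction costs $\mu>0$, we need only bound $\int(\mu-\varphi)\,d\sigma$ over a face from above, and a small face collects little.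

## 5. The price $\mu$ and the reduction to one face

Why $\mu$ should be the edge average: in Section 8 we use coordinates $(\mathsf m,v)$ with $d\sigma=dv\,d\mathsf m$ in which moving a side of a face parallel to itself changes only $\mathsf m$. Moving a side of $D$'s pentagon changes $\int(\mu-\varphi)\,d\sigma$ to first order by $2\,d\mathsf m\int_0^{v_D}(\mu-\varphi)\,dv$. So the pentagon is stationary only for the $\mu$ of (1.2).

From here to Section 14 fix $r\in[s,t)$. Section 6 shows $\mu>0$ and that there is a unique $\rho_0\in(r,t)$ with $\varphi(\rho_0)=\mu$, with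
$$\mu-\varphi>0\text{ on }[1,\rho_0),\qquad\mu-\varphi<0\text{ on }(\rho_0,\infty].\tag{5.1}$$

Let $V$ be the cell of $o$ in a packing $C$. Put $N=\{v\in C\setminus\{o\}:|v|<2t\}$, a finite set, $h_v=|v|/2\in[1,t)$, and $P=\{x:x\cdot v\le|v|^2/2\ \forall v\in N\}$. The other bisectors have distance at least $t$ from $o$, so $\min(\rho_V,t)=\min(\rho_P,t)$. As $\varphi(\rho)$ depends only on $\min(\rho,t)$, $\varphi(\rho_V)=\varphi(\rho_P)$. Let $Q_v$ be the face of $P$ on the bisector of $o,v$ and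
$$\mathcal F_v=\int(\mu-\varphi(\rho_P))\,d\sigma\quad\text{over the directions that meet }Q_v .$$
Directions with $\rho_P<\infty$ meet some $Q_v$, and overlaps of the direction sets are null. Directions with $\rho_P=\infty$ have $\mu-\varphi<0$. So
$$\int\varphi(\rho_V)\,d\sigma\ge4\pi\mu-\sum_{v\in N}\mathcal F_v.\tag{5.2}$$

**Proposition A.** $\mathcal F_v\le\frac\pi3\mu\,\ell(h_v)$ for every $v\in N$, with equality only if $h_v=1$ and $Q_v$ is a regular pentagon of inradius $m$ centered at $v/2$.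

Theorem H applies to $S=N$, since $2\le|v|<2t<2.52$. With Proposition A and (5.2),
$$\int\varphi(\rho_V)\,d\sigma\ge4\pi\mu-\frac\pi3\mu\sum_{v\in N}\ell(h_v)\ge4\pi\mu-12\cdot\frac\pi3\mu=0.\tag{5.3}$$
Sections 6–13 prove Proposition A.

## 6. How small $K$ is, and how large $\mu$ is

Two tools are used throughout. For a plane at distance $h$ from $o$ with foot $F$, let $\rho=|x|$ and let $\vartheta$ be the polar angle about $F$. Then $dA=\rho\,d\rho\,d\vartheta$ and
$$d\sigma=h\rho^{-3}dA=h\rho^{-2}d\rho\,d\vartheta.\tag{6.1}$$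
By convexity of $x^{3/2}$ (tangent at $1$), $1-x^{3/2}\le\frac32(1-x)$ for $x\ge0$; with $x=r^2/\rho^2$,
$$\rho^3-r^3\le\tfrac32\rho(\rho^2-r^2).\tag{6.2}$$
Set $\zeta=\sqrt{(r^2-s^2)/b}\in[0,1)$, $z_r=\zeta\sqrt b$ and $q_\zeta=(1-\zeta)^2(1+2\zeta)=1-3\zeta^2+2\zeta^3$.

**(E1)** $K\le0.00206\,H(\zeta)(1-\zeta)^3(3+9\zeta+8\zeta^2)$, where $H=r^{-2}\big[\frac{1-\theta}{r^2-1}+\frac\theta T\big]$, $\theta=\frac{1+2\zeta}{3(1+\zeta)}\ge\frac13$. $H$ is decreasing in $\zeta$. Moreover $Kr^3\le0.0169\,q_\zeta$.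

*Proof.* This bounds the volume of $D$ outside $B_r$. By (6.1) with $h=1$, $3U_D=120\int(1-r^3/\rho^3)\,dA$ over the part $\rho>r$ of a flag triangle. By (6.2), $1-r^3/\rho^3\le\frac32\frac{\rho^2-r^2}{\rho^2}\le\frac32\frac{\rho^2-r^2}{r^2}$. Integrating in $\rho$ up to the edge, where $\rho^2=s^2+z^2$, $z=m\tan\vartheta$,
$$U_D\le\frac{60}{r^2}\int_{\rho>r}(\rho^2-r^2)\,dA=\frac{15}{r^2}\int(\rho^2-r^2)_+^2\,d\vartheta=\frac{15}{r^2}\int_{z_r}^{\sqrt b}(z^2-z_r^2)^2\frac{m\,dz}{m^2+z^2}.$$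
The first factor increases and $\frac1{m^2+z^2}$ decreases, so by Chebyshev's integral inequality the integral is at most $m\cdot\mathrm{avg}_z\frac1{m^2+z^2}\cdot\int_{z_r}^{\sqrt b}(z^2-z_r^2)^2dz$. The function $\frac1{m^2+w}$ is convex in $w=z^2\in[z_r^2,b]$, and the average of $z^2$ is $\frac b3(1+\zeta+\zeta^2)$. This sits at fraction
$$\frac{\frac13(1+\zeta+\zeta^2)-\zeta^2}{1-\zeta^2}=\frac{(1-\zeta)(1+2\zeta)}{3(1-\zeta)(1+\zeta)}=\theta$$
of that interval. Comparing with the chord, and using $m^2+z_r^2=r^2-1$, $m^2+b=T$, the average is at most $\frac{1-\theta}{r^2-1}+\frac\theta T$. Finally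
$$\int_{z_r}^{\sqrt b}(z^2-z_r^2)^2dz=\frac{b^{5/2}}{15}(3-10\zeta^2+15\zeta^4-8\zeta^5)=\frac{b^{5/2}}{15}(1-\zeta)^3(3+9\zeta+8\zeta^2).$$
So $U_D\le mb^{5/2}H(1-\zeta)^3(3+9\zeta+8\zeta^2)$ with $mb^{5/2}\le0.01129$. Up to radius $s$ the caps of $D$ do not overlap, so $f_D\ge\frac{4\pi}3s^3-12\cdot\frac\pi3(s-1)^2(2s+1)=5.507\ldots>5.5$. And $0.01129/5.5<0.00206$.

*$H$ decreases.* The bracket is $\frac1{r^2-1}-\theta\big(\frac1{r^2-1}-\frac1T\big)$. It decreases in $\theta$ (as $r^2-1\le T$) and, for fixed $\theta<1$, in $r$. Both $\theta=\frac13\big(1+\frac\zeta{1+\zeta}\big)$ and $r$ increase with $\zeta$, and $r^{-2}$ decreases.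

*Last claim.* As $\theta\ge\frac13$, $r^3H\le\frac{2r}{3(r^2-1)}+\frac r{3T}$. The derivative of the right side is $-\frac23\frac{r^2+1}{(r^2-1)^2}+\frac1{3T}<-5+0.6<0$ on $[s,t]$, so it is at most its value at $s$, which is less than $2.724$. Also $(1-\zeta)(3+9\zeta+8\zeta^2)=3+6\zeta-\zeta^2-8\zeta^3\le3(1+2\zeta)$. So $Kr^3\le0.00206\cdot2.724\cdot3\,q_\zeta<0.0169\,q_\zeta$. $\square$

**(E2)** $\mu\ge0.09\,q_\zeta>0$; hence $Kr^3\le0.19\mu$.

*Proof.* This shows that the price is positive. On the edge $v=z/\rho$ and $dv=s^2\rho^{-3}dz$, so $\int_0^{v_D}(\rho^3-r^3)_+dv=s^2\int_{z_r}^{\sqrt b}(1-r^3/\rho^3)\,dz$. For $x=r^2/\rho^2\ge s^2/t^2$ we have $\frac{1-x^{3/2}}{1-x}=1+\frac x{1+\sqrt x}\ge1.451$ (the expression increases in $x$). Since $1-x\ge(z^2-z_r^2)/t^2$ and $\int_{z_r}^{\sqrt b}(z^2-z_r^2)dz=\frac13b^{3/2}q_\zeta$, the integral is at least $1.451\frac{s^2}{t^2}\cdot\frac13b^{3/2}q_\zeta$. Division by $v_D=\sqrt b/t$ gives at least $0.107q_\zeta$.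 The average of $K\min(\rho,r)^3$ is at most $Kr^3\le0.0169q_\zeta$, and $0.107-0.0169>0.09$. Finally $0.0169/0.09<0.19$. $\square$

**(E3)** $0<\mu<\varphi(t)$, there is a unique $\rho_0\in(r,t)$ with $\varphi(\rho_0)=\mu$, (5.1) holds, and $\rho_0-r\le0.4(t-r)$.

*Proof.* $\varphi<0$ on $[1,r]$; on $[r,t]$ it increases strictly from $-Kr^3$; beyond $t$ it is constant. As an average of $\varphi$ over values $\rho\in[s,t]$, $\mu<\varphi(t)$. This gives $\rho_0$ and (5.1). Let
$$\Lambda=\mu+Kr^3=\rho_0^3-r^3 ,\qquad\text{so}\qquad3r^2(\rho_0-r)\le\Lambda .$$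
$\Lambda$ is the edge average of $(\rho^3-r^3)_+$ plus $K$ times the edge average of $r^3-\min(\rho,r)^3$. As in (E2), now with (6.2) and $\rho\ge r$ on the relevant part, the first is at most $\frac t{\sqrt b}s^2\cdot\frac32\cdot\frac1{r^2}\cdot\frac{b^{3/2}q_\zeta}3=\frac{s^2tb}{2r^2}q_\zeta$. The second is at most $K(r^3-s^3)\le0.0169(1-s^3/t^3)q_\zeta$. Hence
$$\rho_0-r\le\Big(\frac{tb}{6s^2}+\frac{0.0169(1-s^3/t^3)}{3s^2}\Big)q_\zeta\le(0.0307+0.0008)q_\zeta\le0.0316(1-\zeta^2),$$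
since $(1-\zeta)(1+2\zeta)=1+\zeta-2\zeta^2\le1+\zeta$ gives $q_\zeta\le1-\zeta^2$. And $t-r=\frac{b(1-\zeta^2)}{t+r}\ge0.0801(1-\zeta^2)$. $\square$

For $1\le h<\rho_0$ let
$$J_h(\rho)=\int_h^\rho(\mu-\varphi(x))\,hx^{-2}dx,\qquad\rho\in[h,\infty].$$
By (5.1) it increases strictly on $[h,\rho_0]$ and decreases strictly on $[\rho_0,\infty]$.

**(E4)** $J_1(t)>0$.

*Proof.* By (6.2),
$$\int_1^t\varphi\rho^{-2}d\rho\le\int_r^t\frac{\rho^3-r^3}{\rho^2}d\rho\le\frac32\int_r^t(\rho^2-r^2)\frac{d\rho}\rho\le\frac{3(t^2-r^2)^2}{8r^2}=\frac{3b^2(1-\zeta^2)^2}{8r^2}.$$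
From $(1+\zeta)^2\le\frac43(1+2\zeta)$, which is $(3\zeta+1)(\zeta-1)\le0$, we get $(1-\zeta^2)^2\le\frac43q_\zeta$, so the bound is at most $0.01104\cdot\frac43q_\zeta<0.0148q_\zeta$. And $\mu(1-\frac1t)\ge0.0184q_\zeta$. $\square$

## 7. The polygon of a face, and the feet on its sides

Fix $v_A\in N$ and put $h=h_{v_A}$, $c=h^2-1\ge0$, $F=v_A/2$, $Q=Q_{v_A}$, $\mathcal F=\mathcal F_{v_A}$.

**Step 1: the constraint lines.** This step writes down the lines that bound $Q$. For another $v_i\in N$ write $v_i-F=z_i\frac{v_A}{|v_A|}+f_i$ with $f_i\perp v_A$, and $n_i=|f_i|$, $a_i=|z_i|$. The conditions $|v_i|\ge2$ and $|v_i-v_A|\ge2$ read $n_i^2+(h\pm z_i)^2\ge4$; together they say $n_i^2+(h-a_i)^2\ge4$. With $p_i=n_i^2+a_i^2-h^2$ this is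
$$0\le a_i\le\frac{p_i-(4-2h^2)}{2h},\qquad\text{so}\qquad p_i\ge4-2h^2>0.\tag{7.1}$$
Write $x=F+\xi$ on the face plane. Then $x\cdot v_i\le|v_i|^2/2$ becomes $h(h+z_i)+\xi\cdot f_i\le\frac12(n_i^2+(h+z_i)^2)$, i.e. $\xi\cdot f_i\le\frac{p_i}2$. If $f_i=0$ this is vacuous and $v_i$ is ignored. Otherwise "line $i$" has distance $\kappa_i=\frac{p_i}{2n_i}>0$ from $F$, with foot $E_i$ in direction $f_i$; let $e_i=|E_i|$, so $e_i^2=h^2+\kappa_i^2$. As $oF$ is perpendicular to the plane, $E_i$ is also the point of line $i$ nearest to $o$.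

Since $n_i^2\le p_i+h^2$ and $\frac p{2\sqrt{p+h^2}}$ increases with $p$, $\kappa_i\ge\frac{2-h^2}{\sqrt{4-h^2}}$, so
$$e_i^2\ge h^2+\frac{(2-h^2)^2}{4-h^2}=\frac4{4-h^2}.\tag{7.2}$$
In particular $F$ is interior to $Q$. If $\rho_Q(\vartheta)\in(h,\infty]$ is the norm of the boundary point of $Q$ in direction $\vartheta$ from $F$, then by (6.1), for $h<\rho_0$,
$$\mathcal F=\int_0^{2\pi}J_h(\rho_Q(\vartheta))\,d\vartheta.\tag{7.3}$$

**Step 2: feet outside their sides are harmless.**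

**Lemma 1 (feet).** If $E_i$ is not in the relative interior of the side of $Q$ on line $i$, all points of that side have norm at least $\sqrt2>t$.

*Proof.* Let $x$ be an endpoint of the side, lying also on a different line $j$, and suppose $R=|x|<\sqrt2$. The points $o,v_A,v_i,v_j$ all have distance $R$ from $x$, and their mutual distances are at least $2$. So the four vectors $y_l$ from $x$ to them satisfy $y_l\cdot y_{l'}\le R^2-2<0$ for $l\ne l'$. Four vectors in $\mathbb R^3$ are dependent: $\sum c_ly_l=0$. If the coefficients had mixed signs, $w=\sum_{c_l>0}c_ly_l=\sum_{c_l<0}|c_l|y_l$ would have $|w|^2<0$. So we may take all $c_l\ge0$. If some $c_l=0$, the inner product of $\sum c_ly_l=0$ with $y_l$ would be negative. So all $c_l>0$, and $x$ is a strictly positive convex combination of the four points.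

The distinct points $o,v_A,v_i$ of a sphere are not collinear; let $\Pi$ be their plane and $\nu$ its unit normal with $\nu\cdot v_j\ge0$. If $\nu\cdot v_j=0$, then $x\in\Pi$ and four vectors in a plane would make pairwise angles above $90^\circ$, which is impossible. So $\nu\cdot v_j>0$ and, by the convex combination, $x\cdot\nu>0$. Line $i$ is perpendicular to $v_A$ and $v_i$, hence parallel to $\nu$; and $E_i$, the projection of $o$ to it, is perpendicular to $\nu$. So $E_i=x-(x\cdot\nu)\nu$ and $E_i\cdot v_j<x\cdot v_j=|v_j|^2/2$. Thus on line $i$ the foot $E_i$ lies strictly on the same side of $x$ as the side of $Q$ does.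

Now let $E_i$ not be in the relative interior of the side. The point of the side nearest to $E_i$ is an endpoint $x$, and $E_i$ does not lie strictly on the side's side of $x$. So $|x|\ge\sqrt2$. All other points of the side are farther from $E_i$, hence have larger norm. $\square$

**Definition (short side).** A side is *short* if $e_i<t$ and $E_i$ is in its relative interior. Let $k$ be the number of short sides, and choose one index $i$ for each.

In the pentagon of Section 4 all five sides are short. On arcs of $\vartheta$ that do not belong to short sides, $\rho_Q\ge t$: other sides have $e_i\ge t$ or are covered by Lemma 1.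

## 8. Flags and circular segments

**Definition.** For $R\in(\rho_0,t]$ and $1\le x<R$ let
$$W_R(x)=\int_0^{\sqrt{1-x^2/R^2}}\Big(\varphi\big(x/\sqrt{1-v^2}\big)-\mu\Big)dv .$$
For $h<e$ let $\rho_e(\tau)^2=h^2+(e^2-h^2)/\cos^2\tau$, the squared norm along a line with foot norm $e$ at polar angle $\tau$ from its foot. If $h<e<R$, let $\vartheta_e$ be given by $\rho_e(\vartheta_e)=R$ and
$$\mathcal S_h^R(e)=\int_0^{\vartheta_e}\big(J_h(\rho_e(\tau))-J_h(R)\big)d\tau=\int_e^R\frac h{x\sqrt{x^2-h^2}}W_R(x)\,dx.\tag{8.1}$$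

*Why the two expressions agree.* Both equal $\int(\varphi-\mu)\,d\sigma$ over half of the circular segment between the line and the circle $\rho=R$. For the first use (6.1). For the second write directions as $(\cos\mathsf l\cos\mathsf m,\cos\mathsf l\sin\mathsf m,\sin\mathsf l)$, first axis along $v_A$ and third axis parallel to the line. Then $d\sigma=\cos\mathsf l\,d\mathsf l\,d\mathsf m$ and $\rho=h/(\cos\mathsf m\cos\mathsf l)$. The parallel to the line at parameter $\mathsf m$ has distance $x=h/\cos\mathsf m$ from $o$. With $v=\sin\mathsf l$, $d\sigma=dv\,d\mathsf m$, $\rho=x/\sqrt{1-v^2}$ and $d\mathsf m=\frac{h\,dx}{x\sqrt{x^2-h^2}}$.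

**Lemma 2 (flag inequality).** Let $h<\rho_0$, $R\in(\rho_0,t]$, $0\le\beta\le\frac\pi2$. If $h<e<R$, then $\int_0^\beta J_h(\rho_e(\tau))\,d\tau\le\beta J_h(R)+\max(0,\mathcal S_h^R(e))$; when $\mathcal S_h^R(e)>0$, equality holds only for $\beta=\vartheta_e$. If $e\ge R$, the integral is at most $\beta J_h(R)$.

*Proof.* $\rho_e$ increases with $\tau$, and $J_h$ is unimodal with peak $\rho_0<R$. If $e<R$, then $J_h(\rho_e(\tau))-J_h(R)$ is possibly negative at first, then positive up to $\vartheta_e$, then negative. Its primitive starts at $0$, and so has maximum $\max(0,\mathcal S_h^R(e))$, attained only at $\vartheta_e$ if positive. If $e\ge R$, the difference is never positive. $\square$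

Each short side splits at its foot into two flags of angle at most $\frac\pi2$; on all other arcs $\rho_Q\ge t\ge R>\rho_0$, so $J_h(\rho_Q)\le J_h(R)$. With (7.3), for $h<\rho_0$ and $\rho_0<R\le t$,
$$\mathcal F\le2\pi J_h(R)+2\sum_{\text{short},\ e_i<R}\max\big(0,\mathcal S_h^R(e_i)\big).\tag{8.2}$$

## 9. Faces at distance at least $r$

This section removes the faces with $h\ge r$. If $h\ge\rho_0$, then $\mu-\varphi\le0$ on the whole face and $\mathcal F\le0<\frac\pi3\mu\ell(h)$. Let $r\le h<\rho_0$. On $[r,t]$, $\mu-\varphi(\rho)=\rho_0^3-\rho^3\le3\rho_0^2(\rho_0-\rho)$ for $\rho\le\rho_0$, and $h\rho^{-2}\le\frac1r$ for $\rho\ge h$. Hence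
$$\mathcal F\le2\pi J_h(\rho_0)\le2\pi\int_r^{\rho_0}\frac{3\rho_0^2(\rho_0-\rho)}r\,d\rho=\frac{3\pi\rho_0^2(\rho_0-r)^2}r\le\frac{\pi\rho_0^2\Lambda(\rho_0-r)}{r^3},$$
using $3r^2(\rho_0-r)\le\Lambda$. By (E2) $\Lambda\le1.19\mu$, so $\frac{3\mathcal F}{\pi\mu}\le3\cdot1.19\cdot\frac{t^2}{s^3}(\rho_0-r)\le3.49(\rho_0-r)$. By (E3) $t-\rho_0\ge0.6(t-r)\ge1.5(\rho_0-r)$, so $\ell(h)\ge\frac{t-\rho_0}{0.26}\ge5.7(\rho_0-r)$. As $\rho_0>r$, Proposition A holds strictly. **From now on $1\le h<r$.**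

## 10. One sign change of $W_R$

By (8.1), $\frac{d}{de}\mathcal S_h^R(e)$ is a negative multiple of $W_R(e)$. To find the best position of a side we need the zeros of $W_R$.

**Lemma 3.** For $R\in(\rho_0,t]$, $W_R$ has at most one zero in $[1,R)$, changing sign there from $-$ to $+$, and $W_R>0$ near $R$. $W_t(s)=0$. For $R\in(\rho_0,t)$ there is a unique zero $e^*(R)\in(s,R)$; with $e^*(t)=s$ it is continuous on $(\rho_0,t]$, and $e^*(R)\to\rho_0$ as $R\to\rho_0$.

*Proof.* **Step 1: a derivative formula.** We normalize the interval of integration. With $v=u\sqrt{1-x^2/R^2}$, $W_R(x)$ is a positive multiple of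
$$A_R(x)=\int_0^1\varphi(\rho)\,du-\mu,\qquad\rho^{-2}=(1-u^2)x^{-2}+u^2R^{-2}.$$
$\varphi$ is Lipschitz and piecewise $C^1$ on $[1,t]$ with its only kink at $r$, and $\partial\rho/\partial x=(1-u^2)\rho^3x^{-3}$. So $A_R'(x)=\int_0^1\varphi'(\rho)(1-u^2)\rho^3x^{-3}du$.

**Step 2: $A_R'>0$ at every zero.** This gives "at most one zero, $-$ to $+$". If $x\ge r$, then $\varphi'=3\rho^2>0$ on the range. Let $x<r$, $A_R(x)=0$, and let $u_r\in(0,1)$ be the parameter with $\rho=r$ (recall $R>\rho_0>r$). With $z$ the length along the line, $dv=x^2\rho^{-3}dz$, so $\int\rho^3dv=x^2z$. At $\rho=r$, $z=rv=ru_r\sqrt{1-x^2/R^2}$, hence $\int_0^{u_r}\rho^3du=x^2ru_r$. As $\mu>0$, $A_R(x)=0$ gives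
$$\int_{u_r}^1(\rho^3-r^3)\,du>K\big[x^2ru_r+r^3(1-u_r)\big]\ge Kx^2r .$$
On the other hand $r^{-2}-\rho^{-2}=(u^2-u_r^2)\frac{R^2-x^2}{x^2R^2}$, so by (6.2)
$$\rho^3-r^3\le\tfrac32\rho^3r^2(r^{-2}-\rho^{-2})\le\tfrac32Rr^2\frac{R^2-x^2}{x^2}(u^2-u_r^2).$$
Since $\int_{u_r}^1(u^2-u_r^2)du=\frac13(1-u_r)^2(1+2u_r)$,
$$K<\frac12\cdot\frac{Rr(R^2-x^2)}{x^4}(1-u_r)^2(1+2u_r)\le\tfrac12(1-u_r)^2(1+2u_r),$$
because $t^2(t^2-1)<1$. Now $\varphi'=3\rho^2$ for $\rho>r$ and $-3K\rho^2$ for $\rho<r$, so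
$$\frac{x^3}3A_R'(x)=\int_{u_r}^1\rho^5(1-u^2)du-K\int_0^{u_r}\rho^5(1-u^2)du\ge r^5\Big[\frac{(1-u_r)^2(2+u_r)}3-K\Big(u_r-\frac{u_r^3}3\Big)\Big].$$
By the strict bound on $K$ this is positive, since for $u\in[0,1]$
$$\tfrac23(2+u)-u(1+2u)\Big(1-\frac{u^2}3\Big)=(1-u)\Big(\tfrac43+u-u^2-\tfrac23u^3\Big)\ge0 .$$

**Step 3: existence of $e^*$.** As $x\to R$, $A_R(x)\to\varphi(R)-\mu>0$. $W_t(s)=0$ is (1.2), as $\sqrt{1-s^2/t^2}=v_D$. For fixed $x$, $\partial_RW_R(x)=(\varphi(R)-\mu)\,\partial_R\sqrt{1-x^2/R^2}>0$ for $R>\rho_0$. So $W_R(s)<0$ for $\rho_0<R<t$, and the zero lies in $(s,R)$.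

**Step 4: continuity and the limit.** These serve the choice of $R$ in Section 11. $A_R(x)$ is jointly continuous. For small $\varepsilon>0$, $A_R(e^*(R)-\varepsilon)<0<A_R(e^*(R)+\varepsilon)$. The signs persist for nearby $R'$, so $|e^*(R')-e^*(R)|<\varepsilon$; this includes $R=t$, since $s>1$. If $R\to\rho_0$ and $e^*\to e_1<\rho_0$ along a sequence, then in the limit an average of $\varphi$ over values $\rho\in[e_1,\rho_0]$, where $\varphi<\mu$ almost everywhere, would equal $\mu$, a contradiction. $\square$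

Consequently, if $e^*(R)>h$, then $e\mapsto\mathcal S_h^R(e)$ on $(h,R)$ increases up to $e^*(R)$ and decreases afterwards. Its strict maximum is at $e^*(R)$ and is positive.

## 11. At most five short sides

**Step 1: choose $R$ so that the best flag has angle $36^\circ$.** Then five optimal sides close up exactly. We claim there is $R_h\in(\rho_0,t]$ with $e^*=e^*(R_h)>h$ and $\vartheta_{e^*}=\alpha$, i.e. $\tan^2\alpha=\frac{R_h^2-e^{*2}}{e^{*2}-h^2}$. The function $\arctan\sqrt{\frac{R^2-e^*(R)^2}{e^*(R)^2-h^2}}$ tends to $0$ as $R\to\rho_0$, since $e^*\to\rho_0>h$. If $h<s$, then $e^*>h$ throughout, and at $R=t$ the value is $\arctan\sqrt{b/(s^2-h^2)}\ge36^\circ$, with equality for $h=1$; then we take $R_1=t$. If $h\ge s$, it tends to $90^\circ$ as $R$ increases to the first value with $e^*(R)=h$ (this value is $t$ if $h=s$). Apply the intermediate value theorem.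

**Step 2: the bound by ten flags.** Put
$$M(h)=\int_0^\alpha J_h(\rho_{e^*}(\tau))\,d\tau=\alpha J_h(R_h)+\mathcal S_h^{R_h}(e^*).$$
By (8.2) with $R=R_h$ and $k\le5$,
$$\mathcal F\le2\pi J_h(R_h)+10\,\mathcal S_h^{R_h}(e^*)=10M(h).\tag{11.1}$$
By Lemma 2 with $\beta=\alpha$, $M(h)$ is the maximum over $e>h$ of $\int_0^\alpha J_h(\rho_e(\tau))d\tau$, with unique maximizer $e^*$. For $h=1$ we have $R_1=t$, $e^*=s$: the flag of $D$. So
$$M(1)=\frac{\pi\mu}{30}-\frac1{120}\int\varphi(\rho_D)\,d\sigma=\frac{\pi\mu}{30}.\tag{11.2}$$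

**Lemma 4.** $M(h)\le\mu\Delta(h)$ for $1\le h<r$, where $\Delta(h)=\frac\pi5-\arctan\frac h{\sqrt3}$.

*Proof.* **(a) Differentiating the maximum.** To differentiate in $h$ we use domains of directions that do not depend on $h$. For $\omega\in(0,\frac\pi2)$ let $\Omega_\omega$ be the set of directions at angular distance $d$ from $v_A/|v_A|$ and azimuth $\tau$ with $0\le\tau\le\alpha$, $\tan d\le\tan\omega/\cos\tau$. The flag of angle $\alpha$ at height $h$ with parameter $e$ subtends $\Omega_\omega$ with $\tan\omega=\sqrt{e^2-h^2}/h$. So $M(h)=\max_\omega\Gamma(h,\omega)$, $\Gamma(h,\omega)=\int_{\Omega_\omega}(\mu-\varphi(h/\cos d))\,d\sigma$. For fixed $d$, $h\mapsto\varphi(h/\cos d)$ is Lipschitz with constant $3t^3\max(1,K)$ (its derivative is $\rho\varphi'(\rho)/h$, and $\varphi'=0$ beyond $t$), and $\{h/\cos d\in\{r,t\}\}$ is a null set. By dominated convergence $\partial_h\Gamma=-\frac1h\int_{\Omega_\omega}\rho\varphi'(\rho)\,d\sigma$ with $\rho=h/\cos d$,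 bounded by $12\pi t^3\max(1,K)$ uniformly in $\omega$. A maximum of uniformly Lipschitz functions is Lipschitz, so $M$ is Lipschitz on $[1,r)$. If $M$ is differentiable at an interior point $h_1$ with maximizer $\omega_1$, then $M(h)-\Gamma(h,\omega_1)\ge0$ with equality at $h_1$, so $M'(h_1)=\partial_h\Gamma(h_1,\omega_1)$. On the maximizing flag $\rho\le R_h\le t$, and $\rho^3d\sigma=h\,dA$. Hence for almost every $h$
$$M'(h)=-3(A_{\rm out}-KA_{\rm in}),$$
with $A_{\rm out},A_{\rm in}$ the planar areas of the parts $\rho>r$, $\rho<r$ of that flag.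

**(b) Bounding the areas.** We want $M'\le\mu\Delta'$. Write $R=R_h$, $e=e^*$, $\hat m=\sqrt{e^2-h^2}=\sqrt{R^2-h^2}\cos\alpha$, $Z=\sqrt{R^2-e^2}=\sqrt{R^2-h^2}\sin\alpha$. Along the side, with $z$ the distance from its foot and $v=z/\rho$, $d\vartheta=\frac{\hat m\,dz}{\hat m^2+z^2}=\frac{\hat m\rho^3}{e^2(\rho^2-h^2)}dv$. By (6.2), $\rho(\rho^2-r^2)\ge\frac23(\rho^3-r^3)$ for $\rho\ge r$, and $\rho^2/(\rho^2-h^2)$ decreases in $\rho$. As $h<r$,
$$A_{\rm out}=\tfrac12\int(\rho^2-r^2)_+d\vartheta\ge\frac{\hat mR^2}{3e^2(R^2-h^2)}\int_0^{Z/R}(\rho^3-r^3)_+dv .$$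
$W_R(e)=0$ says $\int_0^{Z/R}(\rho^3-r^3)_+dv=\mu\frac ZR+K\int_0^{Z/R}\min(\rho,r)^3dv\ge\frac ZR(\mu+Ke_r^3)$ with $e_r=\min(e,r)$. As $\hat mZ=(R^2-h^2)\sin\alpha\cos\alpha$,
$$3A_{\rm out}\ge\sin\alpha\cos\alpha\,\frac R{e^2}(\mu+Ke_r^3),\qquad3KA_{\rm in}\le\tfrac32K\hat mZ=\tfrac32K\sin\alpha\cos\alpha\,(R^2-h^2).$$
Here $R\ge e\ge s$ and $r\ge s$. If $e\le r$, then $\frac R{e^2}e_r^3=Re\ge s^2$; if $e>r$, then $\frac R{e^2}r^3\ge\frac{r^3}e\ge\frac{s^3}t$. Both are greater than $1.2>\frac32T\ge\frac32(R^2-h^2)$. So the $K$-terms cancel favorably and $M'(h)\le-\mu\sin\alpha\cos\alpha\frac R{e^2}$.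

**(c) Comparing with $\Delta'$.** We have $e^2=R^2\cos^2\alpha+h^2\sin^2\alpha$, and $R\mapsto R/(R^2\cos^2\alpha+h^2\sin^2\alpha)$ decreases for $R\ge h$, as $\cos\alpha>\sin\alpha$. So we may put $R=t$; dividing by $\sin^2\alpha$ and using $t\cot\alpha=\sqrt3$,
$$M'(h)\le-\mu\frac{t\sin\alpha\cos\alpha}{t^2\cos^2\alpha+h^2\sin^2\alpha}=-\mu\frac{\sqrt3}{3+h^2}=\mu\Delta'(h)\quad\text{a.e.}$$
As $M(1)=\frac{\pi\mu}{30}=\mu(\frac\pi5-\frac\pi6)=\mu\Delta(1)$ and $M$ is Lipschitz, integration gives the claim. $\square$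

**Step 3: comparison with the weight $\ell$.** $\Delta$ is strictly convex on $[1,1.26]$ ($\Delta''=2\sqrt3h/(3+h^2)^2$), $\Delta(1)=\frac\pi{30}$ and $\Delta(1.26)<\Delta(t)=0$. So $\Delta\le\frac\pi{30}\ell$ on $[1,1.26]$, strictly for $h>1$. With (11.1), **Proposition A holds if $k\le5$.** Equality forces $h=1$ (so $R_1=t$, $e^*=s$), $k=5$, all $e_i=s$, and, by uniqueness in Lemma 2, all ten flags of angle $36^\circ$: $Q$ is the regular pentagon of inradius $m$ about $F$.

For $k=6$ and $h=1$ the same bound gives only $2\pi J_1(t)+12\,\mathcal S_1^t(s)=\frac\pi3\mu+2\mathcal S_1^t(s)$, which is too large. Six sides cannot all be in the best position, because the six neighbors need room.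

## 12. Neighbors across a face keep their distance

**Lemma 5 (separation).** Let $v_i,v_j\in N$ be distinct, with $f_i,f_j\ne0$ and $e_i,e_j<t$, and let $\theta\in[0,\pi]$ be the angle between $f_i,f_j$. With $\eta=\eta(h)=\frac1{\sqrt{4-h^2}}$ and $y_l=e_l^2-1-(1-\eta)c=\kappa_l^2+\eta c$: $\ \cos\theta\le\sqrt{y_iy_j}$.

For instance, in Section 4 ($h=1$, $c=0$, $e_i^2=\frac43$) it says $\cos\theta\le\frac13$, i.e. $\theta\ge2\alpha_0$, with equality there for touching neighbors.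

*Proof.* **Step 1: reduction to an inequality in the $p$'s.** Let $q=4-2h^2$. Expanding $|v_i-v_j|^2=|f_i-f_j|^2+(z_i-z_j)^2\ge4$ gives $2n_in_j\cos\theta\le p_i+p_j-q+2a_ia_j$. Since $n_l^2y_l=\frac{p_l^2}4+\eta cn_l^2$, it suffices that
$$p_i+p_j-q+2a_ia_j\le2\sqrt{\Big(\frac{p_i^2}4+\eta cn_i^2\Big)\Big(\frac{p_j^2}4+\eta cn_j^2\Big)},\qquad n_l^2=p_l+h^2-a_l^2.\tag{12.1}$$
For fixed $p$'s the left side increases and the right side decreases with each $a_l$. So by (7.1) it suffices to take $a_l=(p_l-q)/(2h)$ and the corresponding $n_l$.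

**Step 2: ranges.** We need to know where the new variables live. Put $d_l=4-p_l$. Then $a_l=\frac{2h^2-d_l}{2h}$ and $4h^2n_l^2=16h^2-d_l^2$. By (7.1), $d_l\le2h^2$. In the original configuration $p_l=2\kappa_ln_l\le2\kappa_l\sqrt{p_l+h^2}$, and solving the quadratic, $p_l\le2\kappa_l(\kappa_l+\sqrt{\kappa_l^2+h^2})=2\kappa_l(\kappa_l+e_l)$. As $\kappa_l^2=e_l^2-h^2<T$, $p_l\le2\sqrt T(\sqrt T+t)<3.1$. So $0<d_l\le2h^2<4h$, and the new $n_l$ are positive.

**Step 3: an identity.** It separates the product $\kappa_i\kappa_j$ from a bounded remainder: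
$$\frac{p_i+p_j-q+\frac{(p_i-q)(p_j-q)}{2h^2}}{2n_in_j}=\frac{p_i}{2n_i}\cdot\frac{p_j}{2n_j}+c\,\frac{8h^2-d_id_j}{\sqrt{(16h^2-d_i^2)(16h^2-d_j^2)}} .$$
Multiply by $2n_in_j$. The left side becomes $(4+2h^2-d_i-d_j)+\big(2h^2-d_i-d_j+\frac{d_id_j}{2h^2}\big)$. The right side becomes $\frac{(4-d_i)(4-d_j)}2+(h^2-1)\big(4-\frac{d_id_j}{2h^2}\big)$, since the root is $4h^2n_in_j$. Both equal $4+4h^2-2(d_i+d_j)+\frac{d_id_j}{2h^2}$.

**Step 4: the last quotient is at most $\eta$.** On $[0,2h^2]^2$ it is positive ($4h^4<8h^2$). Its logarithmic derivative in $d_i$ has the sign of $d_i(8h^2-d_id_j)-d_j(16h^2-d_i^2)=8h^2(d_i-2d_j)$, so in $d_i$ it first decreases, then increases, and likewise in $d_j$. The maximum is at a corner. The corner values are $\frac12$ at $(0,0)$, $\frac1{\sqrt{4-h^2}}=\eta$ at $(2h^2,0)$ and $(0,2h^2)$, and $\frac{2-h^2}{4-h^2}\le\frac13$ at $(2h^2,2h^2)$. As $\eta\ge\frac1{\sqrt3}>\frac12$, the quotient is at most $\eta$. By Cauchy–Schwarz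
$$\frac{p_i}{2n_i}\cdot\frac{p_j}{2n_j}+c\eta\le\Big(\frac{p_i^2}{4n_i^2}+\eta c\Big)^{1/2}\Big(\frac{p_j^2}{4n_j^2}+\eta c\Big)^{1/2},$$
which is (12.1). $\square$

**Consequence 1: an angle sum.** By (7.2), $e_i^2-1\ge\frac{h^2}{4-h^2}=\frac{1+c}{3-c}\ge\frac13+\frac49c$ (convexity; tangent at $c=0$), and $1-\eta\le1-\frac1{\sqrt3}<\frac49$. So $y_i\ge\frac13$. For short sides $y_i<T-(1-\eta)c\le T<1$. Let $k\ge3$ and order the short sides cyclically by their (distinct) directions $f_i$. The angles in $[0,\pi]$ between consecutive directions sum to at most $2\pi$. The function $x\mapsto\arccos(e^x)$ has derivative $-(e^{-2x}-1)^{-1/2}$, decreasing for $x<0$, so it is concave there and $\arccos\sqrt{yy'}\ge\frac12(\arccos y+\arccos y')$. With Lemma 5, summing around,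
$$\sum_{\text{short}}\arccos y_i\le2\pi.\tag{12.2}$$

**Consequence 2: $k\le6$.** $\cos54^\circ=0.5877\ldots>T$, so $\arccos y_i>\arccos T>54^\circ>360^\circ/7$, and $k\ge7$ contradicts (12.2).

**Consequence 3: if $k=6$, then $c<0.21$.** By (12.2), $6\arccos(T-(1-\eta)c)<360^\circ$, so $T-(1-\eta)c>\frac12$, i.e. $(1-\eta)c<0.08360$. As $\eta=(3-c)^{-1/2}$, $\frac d{dc}(1-\eta)c=1-\eta-\frac c2\eta^3>1-0.65-0.3\cdot0.28>0$ for $0\le c\le T$, and at $c=0.21$ the value exceeds $0.084$. So $c<0.21$ and $h<1.1<s\le r$.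

## 13. Six short sides

Let $k=6$ and write $W=W_t$, $\mathcal S_h=\mathcal S_h^t$, $i_0=\mathcal S_1(s)>0$. By (11.2), $\frac\pi5J_1(t)+i_0=\frac{\pi\mu}{30}$, i.e.
$$2\pi J_1(t)+10i_0=\tfrac\pi3\mu.\tag{13.1}$$
By (8.2) with $R=t$, $\mathcal F\le2\pi J_h(t)+2\sum_{i=1}^6\max(0,\mathcal S_h(e_i))$. As $\mathcal S_h$ is maximal at $s>h$ with $\mathcal S_h(s)>0$, replacing $e_i$ by $\max(e_i,s)$ does not decrease this bound. The $y_i=e_i^2-1-(1-\eta)c$ increase, so (12.2) and $y_i\ge\frac13$ persist. So let $s\le e_i<t$.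

**Step 1: from height $h$ to height $1$.** The quotient of the kernels in (8.1) for $h$ and for $1$ is $h\sqrt{\frac{x^2-1}{x^2-h^2}}$, decreasing in $x$. At $x=e_i$ its square is $h^2\frac{y_i+(1-\eta)c}{y_i-\eta c}$, which decreases in $y_i\ge\frac13$ and so is at most
$$\chi_h^2:=(1+c)\frac{1+3(1-\eta)c}{1-3\eta c}\qquad(3\eta c<1.8\cdot0.21<1).$$
Since $W\ge0$ on $[s,t)$,
$$\mathcal S_h(e_i)\le\chi_h\,i_0\,\mathcal R(e_i),\qquad\mathcal R(e)=\frac{\int_e^tW(x)\frac{dx}{x\sqrt{x^2-1}}}{\int_s^tW(x)\frac{dx}{x\sqrt{x^2-1}}} .$$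

**Step 2: $W$ as a superposition.** To bound $\mathcal R$ we write $W$ through simple profiles. For $s\le\rho\le t$,
$$\varphi(\rho)=-Ks^3+\int_r^t3\tau^2\mathbf 1_{\rho>\tau}d\tau-K\int_s^r3\tau^2\mathbf 1_{\rho>\tau}d\tau .$$
Let $v(x)=\frac{\sqrt{t^2-x^2}}t$, $v_\tau(x)=\frac{\sqrt{(\tau^2-x^2)_+}}\tau$. On a line at distance $x$, $\rho>\tau$ means $v>v_\tau(x)$. Integrating over $0\le v\le v(x)$, $W(x)$ is a constant times $v(x)$ minus $\big(\int_r^t-K\int_s^r\big)3\tau^2v_\tau(x)d\tau$, and $W(s)=0$ determines the constant: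
$$W(x)=\Big(\int_r^t-K\int_s^r\Big)3\tau^2\Big[v(x)\frac{v_\tau(s)}{v(s)}-v_\tau(x)\Big]d\tau .$$
Put $t^2-x^2=bY$, $t^2-\tau^2=b\delta$, so $x=s,t$ correspond to $Y=1,0$, and $\tau=r$ to $\delta_r=1-\zeta^2$. The bracket is $\frac{\sqrt b}\tau g_\delta(Y)$ with $g_\delta(Y)=\sqrt{1-\delta}\sqrt Y-\sqrt{(Y-\delta)_+}$, and $3\tau\,d\tau=-\frac{3b}2d\delta$. So up to a positive constant factor
$$W\propto\int_0^{\delta_r}g_\delta(Y)\,d\delta-K\int_{\delta_r}^1g_\delta(Y)\,d\delta .$$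
Moreover $\frac{dx}{x\sqrt{x^2-1}}=-\frac b2\frac{dY}{x^2\sqrt{x^2-1}}$, and $\frac1{x^2\sqrt{x^2-1}}$ increases with $Y$. As $W\ge0$, dropping this increasing weight can only raise the share of $[0,Y]$: for $Y=\frac{t^2-e^2}b$,
$$\mathcal R(e)\le\int_0^YW\,dY'\Big/\int_0^1W\,dY' .$$

**Lemma 6 (profiles).** Let $G_\delta(Y)=\int_0^Yg_\delta=\frac23\big[\sqrt{1-\delta}\,Y^{3/2}-(Y-\delta)_+^{3/2}\big]$, so $G_\delta(1)=\frac23\delta\sqrt{1-\delta}$. With $z=\sqrt Y$ and $\mathsf P(z)=\frac{3z-z^3}2$, for all $\delta,Y\in[0,1]$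
$$z^3G_\delta(1)\le G_\delta(Y)\le\mathsf P(z)G_\delta(1).\tag{13.2}$$

*Proof.* The left inequality is $(Y-\delta)_+^{3/2}\le((1-\delta)Y)^{3/2}$, and $Y-\delta\le(1-\delta)Y$. The right one is equivalent to $(Y-\delta)_+^{3/2}\ge\sqrt{1-\delta}\,z\,\beta$ with $\beta=Y(1+\frac\delta2)-\frac32\delta$. If $Y\le\delta$, then $\beta\le\frac\delta2(\delta-1)\le0$. If $\beta\le0$ there is nothing to show. If $Y>\delta$ and $\beta>0$, then $Y>\frac{3\delta}{2+\delta}\ge\frac{4\delta}{3+\delta}$, and we square, using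
$$(Y-\delta)^3-(1-\delta)Y\beta^2=\delta^2(1-Y)^2\Big[\frac{3+\delta}4Y-\delta\Big]\ge0 .$$
Both sides times $4$ equal $\delta^2\big[(3+\delta)Y^3-6(1+\delta)Y^2+(3+9\delta)Y-4\delta\big]$. On the left the coefficient of $Y^3$ is $4-(1-\delta)(2+\delta)^2=\delta^2(3+\delta)$, that of $Y^2$ is $-12\delta+6\delta(1-\delta)(2+\delta)=-6\delta^2(1+\delta)$, that of $Y$ is $12\delta^2-9\delta^2(1-\delta)$, and the constant is $-4\delta^3$. On the right, expand $(1-2Y+Y^2)((3+\delta)Y-4\delta)$. $\square$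

Let
$$I_1=\int_0^{\delta_r}\delta\sqrt{1-\delta}\,d\delta=\tfrac2{15}(2-5\zeta^3+3\zeta^5)=\tfrac2{15}(1-\zeta)^2(2+4\zeta+6\zeta^2+3\zeta^3),\qquad I_2=\int_{\delta_r}^1\delta\sqrt{1-\delta}\,d\delta=\tfrac2{15}\zeta^3(5-3\zeta^2),$$
and $\kappa=KI_2/I_1$. Using the upper bound in (13.2) for $\delta<\delta_r$ and the lower one for $\delta>\delta_r$, once $\kappa<1$,
$$\mathcal R(e)\le\frac{\mathsf P_\kappa(z)}{1-\kappa},\qquad\mathsf P_\kappa(z)=\mathsf P(z)-\kappa z^3,\quad z^2=\frac{t^2-e^2}b .$$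

**Step 3: $\kappa\le0.00163$.** This shows that the $K$-part is negligible. By (E1), $\kappa\le0.00206\,H\,\Phi_1\Phi_2$ with
$$\Phi_1=\zeta^3(1-\zeta)(5-3\zeta^2),\qquad\Phi_2=\frac{3+9\zeta+8\zeta^2}{2+4\zeta+6\zeta^2+3\zeta^3} .$$

* $\log\Phi_1$ is concave on $(0,1)$, with derivative $\frac3\zeta-\frac1{1-\zeta}-\frac{6\zeta}{5-3\zeta^2}$. At $\zeta=0.6$ this is $5-2.5-0.918\ldots>0$, so $\Phi_1$ increases on $[0,0.6]$, with $\Phi_1(0.4)<0.174$, $\Phi_1(0.5)<0.266$, $\Phi_1(0.6)<0.339$. At $\zeta=0.69$ the derivative is $4.3478\ldots-3.2258\ldots-1.1591\ldots\in(-0.04,0)$ and $\Phi_1(0.69)=0.328509\cdot0.31\cdot3.5717<0.3638$. By the tangent line of the concave function at $0.69$, $\Phi_1\le0.3638\,e^{0.04\cdot0.09}<0.37$ on $[0.6,1)$.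
* $\Phi_2\le1.7$ on $[0,1]$: this says $g(\zeta)=0.4-2.2\zeta+2.2\zeta^2+5.1\zeta^3\ge0$. $g$ is convex on $[0,1]$, $g(0.26)>0.066$ and $|g'(0.26)|<0.022$, so $g>0.066-0.022>0$. The numerator of $\Phi_2'$ is $6-4\zeta-49\zeta^2-54\zeta^3-24\zeta^4$, negative on $[0.4,1]$, so $\Phi_2$ decreases there, with $\Phi_2(0.4)<1.659$, $\Phi_2(0.5)<1.618$, $\Phi_2(0.6)<1.566$.
* $H$ decreases, with $H(0)<1.677$, $H(0.4)<1.496$, $H(0.5)<1.430$, $H(0.6)<1.360$.

Hence $H\Phi_1\Phi_2$ is at most $1.677\cdot0.174\cdot1.7<0.50$ on $[0,0.4]$, $1.496\cdot0.266\cdot1.659<0.67$ on $[0.4,0.5]$, $1.430\cdot0.339\cdot1.618<0.786$ on $[0.5,0.6]$, and $1.360\cdot0.37\cdot1.566<0.789$ on $[0.6,1)$. So $\kappa<0.00206\cdot0.79<0.00163$.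

**Step 4: summation by Jensen.** Now (12.2) enters. Let $\Theta_i=\arccos y_i$; then
$$Y_i=\frac{t^2-e_i^2}b=\frac{T-(1-\eta)c-\cos\Theta_i}b\in(0,1],\qquad z_i=\sqrt{Y_i}.$$
On the interval of $\Theta$ where $\cos\Theta\in[\frac13,T)$ and $Y\in(0,1]$, $\mathsf P_\kappa(z)$ is concave in $\Theta$. First, $Y$ is convex in $\Theta$ (as $\cos\Theta>0$), so $z^3=Y^{3/2}$ is convex. Second, $\frac{d\mathsf P}{dY}=\frac34(Y^{-1/2}-Y^{1/2})$, $\frac{d^2\mathsf P}{dY^2}=-\frac38Y^{-3/2}(1+Y)$, $\frac{dY}{d\Theta}=\frac{\sin\Theta}b$, $\frac{d^2Y}{d\Theta^2}=\frac{\cos\Theta}b$. So $\frac{d^2\mathsf P}{d\Theta^2}\le0$ is equivalent to $(1+Y)\sin^2\Theta\ge2bY(1-Y)\cos\Theta$, and $\sin^2\Theta\ge1-T^2>0.65$ while the right side is less than $0.07$.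

By (12.2) the mean of the $\Theta_i$ is at most $60^\circ$, and $Y$ increases with $\Theta$. At $60^\circ$, $Y$ has the value $Y_h:=\frac{T-\frac12-(1-\eta)c}b\in(0,0.4146]$ (positive by Consequence 3), and $\mathsf P_\kappa$ increases for $z^2\le0.4146$, since its derivative is $\frac32(1-z^2)-3\kappa z^2$. With $z_h=\sqrt{Y_h}$, Jensen gives $\sum_i\mathsf P_\kappa(z_i)\le6\mathsf P_\kappa(z_h)$, so
$$2\sum_i\mathcal S_h(e_i)\le2i_0\,\chi_h\frac{6\,\mathsf P_\kappa(z_h)}{1-\kappa}.\tag{13.3}$$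

**Step 5: $h=1$.** We need the factor after $2i_0$ to be below $5$. Here $\chi_1=1$, $z_1^2=0.414590$, $z_1=0.643887$, $z_1^3=0.266949$ (rounded), and $6\mathsf P(z_1)=9z_1-3z_1^3<4.9942$. The inequality $6\mathsf P_\kappa(z_1)<5(1-\kappa)$ holds if $(5-6z_1^3)\kappa<0.0058$, and $3.3985\cdot0.00163<0.00555$. So
$$\frac{\mathsf P_\kappa(z_1)}{1-\kappa}<\frac56,\tag{13.4}$$
and $\mathcal F<2\pi J_1(t)+10i_0=\frac\pi3\mu$ by (13.1).

**Step 6: $1<h<1.1$, $0<c<0.21$.** First we compute the room on the other side. Since $\varphi<0$ on $[1,h]\subset[1,r)$, $\mu-\varphi\ge\mu$ there and $J_h(t)=h\big[J_1(t)-\int_1^h(\mu-\varphi)x^{-2}dx\big]\le hJ_1(t)-\mu(h-1)$. With $\ell(h)=1-\frac{h-1}{0.26}$ and (13.1),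
$$\tfrac\pi3\mu\ell(h)-2\pi J_h(t)\ge10i_0+(h-1)\Big[2\pi(\mu-J_1(t))-\frac{\pi\mu}{0.78}\Big].$$
Let $j=J_1(t)/\mu\ge0$ (E4). Then $2i_0=\mu(\frac\pi{15}-\frac{2\pi}5j)>0$, and the bracket divided by $2i_0$ equals
$$5\Big[1+\frac{2\pi/5-\pi/3.9-\pi/15}{\pi/15-2\pi j/5}\Big]\ge5\Big[1+\frac{0.2416}{0.2095}\Big]>10.7 .$$
By (13.3) it suffices that
$$\chi_h\frac{6\,\mathsf P_\kappa(z_h)}{1-\kappa}<5+10.7(h-1).\tag{13.5}$$
Next we bound $\mathsf P_\kappa(z_h)$. As a function of $Y$, $\mathsf P_\kappa$ is concave with derivative $\frac34(z_1^{-1}-(1+2\kappa)z_1)>0.68$ at $Y_1=z_1^2$. Also $1-\eta\ge1-\frac1{\sqrt{2.79}}>0.4013$, so $Y_1-Y_h=(1-\eta)c/b>1.99c$. With (13.4), $\frac{\mathsf P_\kappa(z_h)}{1-\kappa}<\frac56-1.348c$ (positive), and $6(\frac56-1.348c)=5(1-1.6176c)$. As $h-1=\frac c{h+1}\ge\frac c{2.1}$, the right side of (13.5) is at least $5(1+1.019c)$. So it suffices that $\chi_h(1-1.6176c)\le1+1.019c$.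

Finally, $3(1-\eta)\le3-\sqrt3<1.268$ and $3\eta<1.797$ give $\chi_h^2\le\frac{(1+c)(1+1.268c)}{1-1.797c}\le\frac{(1+1.134c)^2}{1-1.797c}$, and $(1+1.134c)(1-1.6176c)\le1-0.48c$. It is enough that
$$(1-0.48c)^2\le(1-1.797c)(1+1.019c)^2 ,$$
and right minus left is at least $c(1.2-2.86c-1.87c^2)>0$ for $0<c\le0.21$. So Proposition A holds strictly when $k=6$. **Proposition A is proved.**

## 14. Theorem 1 for $s\le r<t$, with equality

By (5.3) and (1.1), writing $K(r)$ for $K$,
$$\mathrm{Vol}\big((V\cap B_t)\setminus B_r\big)\ge K(r)\,\mathrm{Vol}(V\cap B_r),\tag{14.1}$$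
which is Theorem 1 for this $r$.

**Equality.** We show that it forces $V\cong D$. Equality in (14.1) forces equality in (5.3), hence in Proposition A for every $v\in N$, and $\sum_{v\in N}\ell(h_v)=12$. So all $h_v=1$, $|N|=12$, and every $Q_v$ is a regular pentagon of inradius $m$ centered at $v/2$. Fix $v\in N$ and place a copy of $D$ (centered at $o$) with $Q_v$ as a face. An edge of $Q_v$ lies on the line of some $v_i\in N$ and has distance $s>1$ from $o$. The bisector of $o,v_i$ contains the edge line and is tangent to $B$. Exactly two planes through this line are tangent to $B$: the plane of $Q_v$ and the plane of the adjacent face of $D$. So the bisector is the latter. The points of the edge lie in $P$ and in that plane, and the constraint of $v$ has this line as its boundary there, so $Q_{v_i}$ has a side on this line. A regular pentagon of inradius $m$ centered at $v_i/2$ with a side on a given line is determined, so $Q_{v_i}$ is the adjacent face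 of $D$. Any two faces of $D$ are joined by a chain of adjacent faces, so all twelve faces of $D$ are faces of $P$, and as $|N|=12$, $P=D$. Since $D\subset B_t$ and the other bisectors have distance at least $t$ from $o$, $V=D$.

Conversely $V\cong D$ gives equality. For $r=t$ both sides of Theorem 1 equal $1$.

## 15. Theorem 1 for $0<r<s$

Below radius $s$ the caps of $D$ do not overlap, and Theorem H can be used directly, together with (14.1) at $r=s$. Let first $1\le r<s$. Put $f_V(x)=\mathrm{Vol}(V\cap B_x)$, $U_V(x)=\mathrm{Vol}(V\cap B_t)-f_V(x)$, and treat $f_D,U_D,K=U_D/f_D=\mathrm{Vol}D/f_D-1$ as functions of $x$.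

**Step 1: compare direction fractions.** Let $w(x)$ be the fraction of directions with $\rho_V>x$ minus that with $\rho_D>x$. A plane at distance $h<x$ cuts a cap of normalized area $\frac12(1-h/x)$. For $1\le x\le s$ the fraction for $D$ is $1-12\cdot\frac12(1-\frac1x)=\frac6x-5$. So
$$\Psi(x):=x\,w(x)=G(x)+x\,\mathrm{ov}(x),\qquad G(x)=6(x-1)-\tfrac12\sum_{h_v<1.26}(x-h_v)_+,$$
the sum over $v\in C\setminus\{o\}$ with $h_v=|v|/2<1.26$. Here $\mathrm{ov}(x)\ge0$ is the total normalized cap area minus the normalized area of the union; it is nondecreasing, since the set of directions of each cap grows with $x$.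

**Step 2: $\Psi\ge0$ and $\Psi(x)/(1.26-x)$ is nondecreasing on $[1,s]$.** $G$ is concave on $[1,1.26]$, $G(1)=0$, and $G(1.26)=0.26\big(6-\frac12\sum L(h_v)\big)\ge0$ by Theorem H. So $G\ge0$ and $\Psi\ge0$. Write $\frac{G(x)}{1.26-x}=-\frac{G(1.26)-G(x)}{1.26-x}+\frac{G(1.26)}{1.26-x}$. The first term is nondecreasing because chord slopes of a concave function decrease, and so is the second. The function $\frac{x\,\mathrm{ov}(x)}{1.26-x}$ is a product of nonnegative nondecreasing functions.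

**Step 3: the gain beyond $r$ controls the gain up to $r$.** Let $X(r)=f_V(r)-f_D(r)=4\pi\int_1^r\Psi(x)x\,dx\ge0$, $\mathcal J=X(s)-X(r)\ge0$, $\omega(x)=(1.26-x)x$. By Step 2, with $\gamma=\Psi(r)/(1.26-r)$, $X(r)\le4\pi\gamma\int_1^r\omega$ and $\mathcal J\ge4\pi\gamma\int_r^s\omega$. Hence $\mathcal J\ge X(r)\int_r^s\omega\big/\int_1^s\omega$, and $\int_1^s\omega<0.0325$. Further, for $1\le x\le s$, since $f_D'=4\pi x(6-5x)$ and $f_D\ge\frac{4\pi}3$,
$$-K'(x)=\frac{4\pi x(6-5x)\mathrm{Vol}D}{f_D(x)^2}\le\frac{4\pi\cdot5.5504}{(4\pi/3)^2}x(6-5x)\le3.98\,x(6-5x)\le\frac{\omega(x)}{0.0325}.$$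
The last step holds because $3.98\cdot0.0325<0.13$, $6-5x>0$, and the linear inequality $0.13(6-5x)\le1.26-x$ holds at $x=1$ and $x=s$. Integrating, $\mathcal J\ge(K(r)-K(s))X(r)$.

**Step 4: transfer from $s$ to $r$.** By (14.1) at $r=s$, $U_V(s)\ge K(s)(f_D(s)+X(s))=U_D(s)+K(s)X(s)$. Since $f_V(s)-f_V(r)=f_D(s)-f_D(r)+\mathcal J$,
$$U_V(r)=U_V(s)+f_V(s)-f_V(r)\ge U_D(r)+K(s)X(s)+\mathcal J\ge U_D(r)+K(r)X(r)=K(r)f_V(r),$$
because $K(s)X(s)+\mathcal J=K(s)X(r)+(1+K(s))\mathcal J\ge K(r)X(r)$. This is Theorem 1 for $r$. Equality forces equality in (14.1) at $r=s$, so $V\cong D$.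

**Step 5: $r\le1$.** The case $r=1$ says $\mathrm{Vol}(V\cap B_t)\ge\mathrm{Vol}(D)$ with equality iff $V\cong D$. As $V\cap B_r=B_r=D\cap B_r$ for $r\le1$, this is Theorem 1 for $r<1$ too. **Theorem 1 and the Corollary are proved.** $\square$

## 16. Strict inequality: dodecahedra do not fit around an edge

The equality case and compactness give Theorem 2. Fix $r=1+\lambda\in(1,t)$, $q=\bar\tau_3(\lambda)<1$, and for $c\in C$ let
$$d_c=q\,\mathrm{Vol}(V_c\cap(c+tB))-\mathrm{Vol}(V_c\cap(c+rB))\ge0\quad\text{(Theorem 1)}.$$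

**Claim.** There is $\varepsilon>0$ such that for every packing $C$ and $y\in\mathbb R^3$
$$E(C,y)=\sum_{c\in C,\ |c-y|<10}d_c+\mathrm{Vol}\{x:|x-y|\le1,\ \mathrm{dist}(x,C)\ge t\}\ge\varepsilon .$$

*Proof.* **Step 1: a limit packing without loss.** Otherwise, after translations, there are $C_n$ with $E(C_n,o)\to0$. A ball contains boundedly many centers, so a subsequence converges locally to a packing $C$. The volumes in $d_c$ depend continuously on the finitely many centers near $c$: only those within $2t$ matter, and the bisector of a center entering at distance $2t$ is tangent to $c+tB$. So $d_c=0$ for all $c\in C$ with $|c|<10$. If $\mathrm{dist}(x,C)>t$ for some $x\in B$, then $\mathrm{dist}(\cdot,C_n)>t$ for large $n$ on a fixed neighborhood of $x$ in $B$, contradicting $E(C_n,o)\to0$. So $\mathrm{dist}(x,C)\le t$ on $B$. In particular some $c\in C$ has $|c|\le t$, and $V_c\cong D$ by the equality case of Theorem 1.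

**Step 2: the cells around an edge.** We show that they would all be dodecahedra sharing the edge. Let $x$ be a relative interior point of an edge of $V_c$ and $C_x$ the set of centers nearest to $x$; it contains $c$. Its members have distance $|x-c|\le t$ from $x$, hence norm at most $3t<10$, so their cells are congruent to $D$. Near $x$, each $V_{c'}$ with $c'\in C_x$ is $\{y:|y-c'|\le|y-c''|\ \forall c''\in C_x\}$. This is a cone with apex $x$ whose lineality space (the directions of the lines it contains) is $\{u:u\cdot(c''-c''')=0\ \forall c'',c'''\in C_x\}$, the same for all $c'\in C_x$. For $c'=c$ it is the direction of the edge. So $x$ is a relative interior point of an edge of every $V_{c'}$, all along the same line, and these cells fill a neighborhood of $x$. Hence $360^\circ$ is an integer multiple of the dihedral angle of $D$. Half of that angle has tangent $\frac1m$, so its cosine is $\frac{m^2-1}{m^2+1}=-\frac1{\sqrt5}$ and the angle is $116.56\ldots^\circ$.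 But $3\cdot116.56\ldots^\circ<360^\circ<4\cdot116.56\ldots^\circ$, a contradiction. $\square$

**Proof of Theorem 2.** We add up the losses $\varepsilon$. Tile space by cubes of side $20$. The number inside $B_R$ is $(1+o(1))\mathrm{Vol}(B_R)/8000$. Apply the claim at the center $y$ of each such cube: the open ball of radius $10$ about $y$ lies in the cube, so the contributions of different cubes are disjoint, and the centers involved have norm at most $R$. As in Section 2, the sets $V_c\cap(c+tB)$ with $|c|\le R+r$ lie in $B_{R+2t}$ and contain no point with $\mathrm{dist}(x,C)>t$; the set $\{\mathrm{dist}(x,C)=t\}$ is null. So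
$$\mathrm{Vol}\Big(B_R\cap\bigcup_c(c+rB)\Big)\le\sum_{|c|\le R+r}\big[q\,\mathrm{Vol}(V_c\cap(c+tB))-d_c\big]\le q\,\mathrm{Vol}(B_{R+2t})-q\,\mathrm{Vol}\{x\in B_R:\mathrm{dist}(x,C)\ge t\}-\sum_{|c|\le R}d_c .$$
Since $q<1$, $d_c\ge q\,d_c$, and the last two terms together subtract at least $q\varepsilon$ per cube. So the right side is at most
$$q\,\mathrm{Vol}(B_{R+2t})-q\varepsilon(1+o(1))\frac{\mathrm{Vol}(B_R)}{8000}.$$
Neither $o(1)$ nor $\varepsilon$ depends on $C$. Dividing by $\mathrm{Vol}(B_R)$ and letting $R\to\infty$,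
$$\bar\delta_3(\lambda)\le q-\frac{q\varepsilon}{8000}<\bar\tau_3(\lambda)\qquad\text{for every }0<\lambda<\sqrt3\tan\tfrac\pi5-1.\qquad\square$$
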